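# Graphs in which every clique lies in a minimum separating set

## 1. Connectivity, cliques and clique-critical graphs

All graphs are finite and simple. We fix the vocabulary, with an example for each notion.

**Definition (separating set, connectivity).** A set $S\subseteq V(G)$ is a *separating set* of $G$ if $G-S$ is disconnected; we also say that $S$ *separates* $G$. For a non-complete graph $G$, the connectivity $\kappa(G)$ is the minimum size of a separating set. For the complete graph $K_m$ on $m\ge 1$ vertices, which has no separating set, $\kappa(K_m)=m-1$.

A non-complete graph always has a separating set: take two nonadjacent vertices and delete all the others. This also shows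
$$\kappa(G)\le |V(G)|-2\qquad\text{for every non-complete } G. \tag{1}$$
For example, the cycle $C_n$ with $n\ge4$ has $\kappa=2$: removing one vertex leaves a path, and removing two nonadjacent vertices disconnects.

**Definition (neighborhood of a set).** For $F\subseteq V(G)$, $N(F)$ is the set of vertices outside $F$ with a neighbor in $F$.

In $C_5$ with vertices $1,\dots,5$ in order, $N(\{1,2\})=\{3,5\}$, and this set separates $\{1,2\}$ from $\{4\}$. In general, if $F\ne\emptyset$ and some vertex lies outside $F\cup N(F)$, then $N(F)$ is a separating set.

**Definition (clique).** A clique in $G$ is a complete subgraph $K$ of $G$, with vertex set $V(K)$; we also allow the empty clique. When no confusion arises we write $K$ for $V(K)$.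

Cliques need not be maximal. In $C_5$ the cliques are the empty one, the five vertices and the five edges.

Deleting $m$ vertices from $G$, if what remains is non-complete, lowers $\kappa$ by at most $m$: a separating set of what remains, together with the $m$ deleted vertices, separates $G$. The next definition asks that cliques always achieve this maximal drop.

**Definition (clique-critically $k$-connected).** A graph $G$ with $\kappa(G)=k$ is *clique-critically $k$-connected* if it is not complete and
$$\kappa(G-V(K))=\kappa(G)-|V(K)|\qquad\text{for every clique } K \text{ in } G.$$

Here is an example that fails, but only just. Let $G$ be the octahedron $K_{2,2,2}$: six vertices in three pairs, two vertices adjacent exactly when they lie in different pairs. Here $\kappa(G)=4$. Deleting a vertex leaves $K_{1,2,2}$, with $\kappa=3$. Deleting an edge (both ends) leaves $K_{1,1,2}$, with $\kappa=2$. Deleting a triangle should leave $\kappa=1$, but it leaves a triangle, with $\kappa=2$.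

## 2. Mader's conjecture and the two theorems

Can a graph pass the test for all of its cliques at once? Mader proved that no clique-critically $k$-connected graph exists for any $k\le 6$, and conjectured that no clique-critically $k$-connected graphs exist at all. We are to prove or disprove this: for every $k$, there is no clique-critically $k$-connected graph.

The conjecture is false.

**Theorem 1.** There is a clique-critically $66$-connected graph. Hence the statement "for every $k$ there is no clique-critically $k$-connected graph" is false.

**Theorem 2.** (a) If a clique-critically $k$-connected graph exists, then a clique-critically $(k+1)$-connected graph exists. (b) For every $k\ge 66$ there are infinitely many pairwise non-isomorphic clique-critically $k$-connected graphs. With Mader's result for $k\le 6$: there is a threshold $k_0$ with $7\le k_0\le 66$ such that clique-critically $k$-connected graphs exist exactly for $k\ge k_0$.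

The proof does not determine $k_0$. The smallest $66$-connected example below has $384$ vertices.

## 3. Minimum separating sets that contain a given clique

The definition becomes easier to use once it is stated in terms of separating sets of $G$ itself.

**Lemma 1.** Let $G$ be a non-complete graph with $\kappa(G)=k$. Then $G$ is clique-critically $k$-connected if and only if every clique of $G$ is contained in a separating set of $G$ of size $k$.

**Proof.** Suppose first that every clique lies in such a set. Let $K$ be a clique and $T\supseteq V(K)$ a separating set with $|T|=k$. Deleting $T\setminus V(K)$ from $G-V(K)$ leaves $G-T$, which is disconnected. So $G-V(K)$ is not complete and $\kappa(G-V(K))\le k-|V(K)|$. Conversely, if $S'$ separates $G-V(K)$, then $S'\cup V(K)$ separates $G$, so $|S'|\ge k-|V(K)|$. Hence equality.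

Now suppose $G$ is clique-critically $k$-connected and $K$ is a clique. Since $G$ is not complete, $V(K)\ne V(G)$. If $G-V(K)$ were complete, its connectivity would be $|V(G)|-|V(K)|-1$, and comparing with $k-|V(K)|$ gives $k=|V(G)|-1$, against (1). So $G-V(K)$ is not complete and has a separating set $S'$ of size $k-|V(K)|$. Then $S'\cup V(K)$ separates $G$, has size $k$ and contains $K$. $\square$

In particular a clique in such a graph has at most $k$ vertices. Let us try the smallest values of $k$.

For $k=0$, a single vertex would have to lie in a separating set of size $0$, which is impossible. For $k=1$, the graph is connected and non-complete, so it has an edge; the two ends of that edge do not fit into a set of size $1$.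

For $k=2$, Lemma 1 says that for every edge $xy$ the set $\{x,y\}$ separates $G$. Among all edges $xy$ and all components $F$ of $G-\{x,y\}$, choose a pair with $|F|$ minimum. Both $x$ and $y$ have neighbors in every component of $G-\{x,y\}$, since otherwise a single vertex would separate $G$. So $x$ has a neighbor $z\in F$, and $xz$ is an edge. In $G-\{x,z\}$, the vertex $y$ and all components of $G-\{x,y\}$ other than $F$ lie in one component, because each of them contains a neighbor of $y$. Since $\{x,z\}$ separates, there is another component, and it lies in $F\setminus\{z\}$. It is smaller than $F$, a contradiction. So $k=2$ is impossible.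

The octahedron belongs to a family of near misses. Let $H_s$ $(s\ge2)$ consist of $s$ pairs of vertices, two vertices being adjacent exactly when they lie in different pairs. Suppose we delete some vertices. If vertices of two different pairs remain, what remains is connected: vertices of different pairs are adjacent, and two vertices of one pair have a common neighbor in another. So the separating sets are exactly the complements of single pairs, and $\kappa(H_s)=2s-2$. A clique uses at most one vertex from each pair. A clique with fewer than $s$ vertices misses some pair entirely, so it lies in a minimum separating set. A clique with $s$ vertices meets every pair, so it lies in none. Thus $H_s$ passes the test for all cliques except the maximal ones.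

## 4. Why vertex neighborhoods cannot absorb maximal cliques

In $H_s$ each minimum separating set is the neighborhood $N(x)$ of a vertex. These are the minimum separating sets one would reach for first: make $G$ have connectivity $k$ with many vertices of degree $k$, and arrange that each clique $K$ lies in $N(x)$ for some such $x$.

This breaks at a precise point. Let $K$ be a maximal clique. If $K\subseteq N(x)$, then $K$ together with $x$ is a larger clique, a contradiction. So no neighborhood of a vertex contains a maximal clique.

What must replace $N(x)$? Let $T$ be a separating set of size $\kappa(G)$ and $F$ a component of $G-T$. Then $N(F)\subseteq T$, and $N(F)$ also separates $G$, so $N(F)=T$. If $T$ contains a maximal clique $K$, then $F$ is not a single vertex. So we need a set $F$ of at least two vertices such that every vertex of $K$ has a neighbor in $F$, although no vertex of $F$ is adjacent to all of $K$. And we need such an $F$ for every maximal clique.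

The idea is to let logic provide $F$. Recall the vocabulary.

**Definition (literal, clause).** A *literal* is a variable $x$ or its negation $\bar x$; these two are *complementary*, and the complement of $\bar x$ is $x$. A *clause* here is a list of three literals, repetitions allowed. A truth assignment *satisfies* the clause if it makes at least one of its literals true, and *falsifies* it otherwise.

For example, the clause $y,\bar z,\bar z$ is falsified exactly when $y$ is false and $z$ is true.

Take a list of clauses that no truth assignment satisfies simultaneously. For each clause create a triple of vertices, labeled with its three literals. Join two vertices, of the same or of different triples, whenever their labels are not complementary. The labels of a clique contain no complementary pair, so some assignment makes all of them true. That assignment falsifies some clause, and then the clique contains no vertex of the triple of that clause. So every clique misses an entire triple. If moreover the missed triple carries at least two different labels, then every vertex outside it has a neighbor in it, since no literal is complementary to two different literals. That is exactly the kind of $F$ we wanted.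

A single such block is not enough: the neighborhood of a triple is all the rest of the block, so nothing is separated. We need many blocks, linked so that three things hold: each triple has a bounded neighborhood, cliques running through several blocks are still caught, and no separating set is smaller than the neighborhood of a triple.

## 5. Darts over a triangle-free graph: the graph $G_n$

We put one block at each vertex of a base graph, and we let each of the eight triples of a block point along one of the eight edges at that vertex.

**Definition (base graph).** Let $n\ge4$. The graph $\Gamma=\Gamma_n$ has vertex set $U_0\cup\dots\cup U_{n-1}$ (disjoint, $|U_t|=4$, indices mod $n$), with $u\in U_t$ and $v\in U_{t'}$ adjacent if and only if $t'=t\pm1$.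

Since $t-1\not\equiv t+1$, $\Gamma$ is $8$-regular. It is triangle-free: a triangle would give three numbers $\pm1$ with sum divisible by $n$, but the sum is $\pm1$ or $\pm3$ and $n\ge4$. For example, $\Gamma_4$ is $K_{8,8}$ with sides $U_0\cup U_2$ and $U_1\cup U_3$.

**Definition (dart).** A *dart* is an ordered pair $e=(u,v)$ with $uv\in E(\Gamma)$; its *tail* is $u$ and its *head* is $v$. $\mathrm{Out}(v)$ and $\mathrm{In}(v)$ denote the sets of $8$ darts with tail $v$ and with head $v$, respectively.

Each edge $uv$ gives two darts $(u,v)$ and $(v,u)$. There are $4n$ vertices, hence $32n$ darts.

**Definition (related).** Distinct darts $e,f$ are *related*, written $e\sim f$, if they have the same tail, or $\mathrm{head}(e)=\mathrm{tail}(f)$, or $\mathrm{head}(f)=\mathrm{tail}(e)$.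

For instance $(u,v)\sim(v,u)$ and $(u,v)\sim(v,w)$. But for $u\ne w$ the darts $(u,v)$ and $(w,v)$, which share only their head, are not related.

**Definition (the graph $G_n$).** Let $C_1,\dots,C_8$ be a list of eight clauses, each without a complementary pair of literals and with at least two different literals. For each $v\in V(\Gamma)$ fix a bijection from $\mathrm{Out}(v)$ to $\{C_1,\dots,C_8\}$. For each dart $e$ let $V_e$ be a set of three vertices labeled with the three literals of the clause assigned to $e$. Let $V(G)=\bigcup_e V_e$ (disjoint). Distinct vertices $p\in V_e$, $q\in V_f$ are adjacent if and only if

- (a) $e,f$ have the same tail (possibly $e=f$) and the labels of $p,q$ are not complementary, or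
- (b) $\mathrm{head}(e)=\mathrm{tail}(f)$ or $\mathrm{head}(f)=\mathrm{tail}(e)$.

Darts with the same tail never satisfy (b), because $\Gamma$ has no loops. So (a) and (b) do not interfere: between vertices whose darts share a tail, labels decide; along consecutive darts, everything is joined. For example, a dart assigned the clause $y,\bar z,\bar z$ has three mutually adjacent vertices, two of them with the same label $\bar z$. Edges run only inside one $V_e$, or between $V_e$ and $V_f$ with $e\sim f$.

Put
$$W_v=\bigcup_{e\in\mathrm{Out}(v)}V_e,\qquad I_v=\bigcup_{e\in\mathrm{In}(v)}V_e,\qquad |W_v|=|I_v|=24.$$
The set $W_v$ is the block at $v$. The following facts can be read off from the definition.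

1. The sets $W_v$ are pairwise disjoint, and so are the sets $I_v$, since a dart has one tail and one head. Also $W_v\cap I_v=\emptyset$.
2. For $u\neq v$, $I_u\cap W_v$ equals $V_{(v,u)}$ if $uv\in E(\Gamma)$, and is empty otherwise.
3. Every vertex of $I_v$ is adjacent to every vertex of $W_v$, by (b).
4. For $e=(u,v)$, the neighbors of vertices of $V_e$ lie in $W_u\cup I_u\cup W_v$. Moreover, every vertex of $V_e$ is adjacent to all of $I_u\cup W_v$, by (b).

**The separating sets $T_f$.** For a dart $f=(v,w)$ let $T_f=\bigcup_{g\sim f}V_g$. The darts related to $f$ are those of
$$(\mathrm{Out}(v)\setminus\{f\})\cup\mathrm{In}(v)\cup\mathrm{Out}(w).$$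
The only overlap among these three sets is $\mathrm{In}(v)\cap\mathrm{Out}(w)=\{(w,v)\}$. So there are $7+8+8-1=22$ such darts, and
$$|T_f|=66.$$
No vertex of $V_f$ has a neighbor outside $V_f\cup T_f$. These two sets use $23$ darts, and there are $32n\ge128$ darts, so other vertices exist. Hence $T_f$ is a separating set of size $66$, and
$$\kappa(G_n)\le 66. \tag{2}$$

## 6. Which eight clauses: a degree count and the formula

What we have said so far works for many lists of clauses. We clearly want

**(U)** No truth assignment satisfies all eight clauses.

The obvious choice is the eight clauses $\pm x,\pm y,\pm z$ in three variables, one for each sign pattern: every assignment falsifies exactly one of them. But with this list the separating sets $T_f$ are not minimum. Let $e=(u,v)$ and let $p\in V_e$ have label $x$. Each literal occurs in four of the eight clauses, so the vertices of $W_u$ not adjacent to $p$ are $p$ itself and the four vertices labeled $\bar x$. This leaves $19$ neighbors in $W_u$. By Fact 4, the other neighbors of $p$ are those of $I_u\cup W_v$, which has $24+24-3=45$ elements by Fact 2 and is disjoint from $W_u$. So $p$ has degree $64$. Then $N(\{p\})$ is a separating set of size $64<66$, and the sets $T_f$ are too large.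

The same count shows what to ask for. For a nonempty set $F\subseteq V_e$ with $e=(u,v)$ we have
$$|N(F)|=45+24-|W_u\setminus N(F)|,$$
so we need $|W_u\setminus N(F)|\le3$. If all vertices of $F$ carry the label $\ell$, then $W_u\setminus N(F)$ consists of $F$ and of the vertices of $W_u$ labeled $\bar\ell$. This leads to

**(L)** If a literal $\ell$ occurs $a\ge1$ times in a clause $C_i$, and $\bar\ell$ occurs $b$ times in all eight clauses together, then $a+b\le3$.

Here is a list with both properties, in the variables $x,y,z,w,y',z',w'$. It is the list used in the definition of $G_n$ from now on.

- $C_1:\ x,\,y,\,z$
- $C_2:\ y,\,\bar z,\,\bar z$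
- $C_3:\ x,\,\bar y,\,w$
- $C_4:\ \bar y,\,\bar w,\,\bar w$
- $C_5:\ \bar x,\,y',\,z'$
- $C_6:\ y',\,\bar z',\,\bar z'$
- $C_7:\ \bar x,\,\bar y',\,w'$
- $C_8:\ \bar y',\,\bar w',\,\bar w'$

No clause contains complementary literals, and each has at least two different literals.

**Proof of (U).** Suppose an assignment satisfies all eight clauses. If $y$ is true, $C_4$ makes $w$ false, and then $C_3$ makes $x$ true. If $y$ is false, $C_2$ makes $z$ false, and then $C_1$ makes $x$ true. So $x$ is true. The clauses $C_5,\dots,C_8$ are $C_1,\dots,C_4$ with $x,y,z,w$ replaced by $\bar x,y',z',w'$, so in the same way they make $\bar x$ true, a contradiction. $\square$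

**Proof of (L).** Each of $x,\bar x,y,\bar y,y',\bar y'$ occurs exactly twice in total and at most once in each clause, so for these $a+b=1+2$. Each of $z,w,z',w'$ occurs once in total, and its negation occurs twice, both times in one clause. So for these four literals $a+b=1+2$, and for their negations $a+b=2+1$. $\square$

To see a large clique, fix $v$ and take the assignment that makes all seven variables true. The vertices of $W_v$ with a true label number $3,1,2,0,2,1,1,0$ in the triples of $C_1,\dots,C_8$, so they form a clique with $10$ vertices. Adding $V_e$ for one $e\in\mathrm{In}(v)$ gives a clique with $13$ vertices. It misses the triples of the darts $f\in\mathrm{Out}(v)$ assigned to $C_4$ and $C_8$, and for each of these two darts it lies in $T_f$. We now prove that every clique behaves this way.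

## 7. Every clique of $G_n$ lies in some $T_f$

Write $G=G_n$.

**Proposition 2.** Every clique of $G$ is contained in $T_f$ for some dart $f$.

The empty clique lies in every $T_f$. Let $K$ be a nonempty clique and let $Q=\{e: K\cap V_e\ne\emptyset\}$. Since edges of $G$ run only inside one $V_e$ or between related darts, the darts in $Q$ are pairwise related.

**Step 1: locating $Q$ at one vertex of $\Gamma$.** The aim is to show that, up to one incoming dart, the clique lives in a single block.

**Claim A.** There are a vertex $v$ and a dart $e\in\mathrm{In}(v)$ with $Q\subseteq\mathrm{Out}(v)\cup\{e\}$.

**Proof.** If all darts in $Q$ have the same tail $v$, any $e\in\mathrm{In}(v)$ will do. Otherwise $Q$ contains two darts with different tails. They are related, so the head of one is the tail of the other: we may name them $e=(u,v)$ and $f=(v,w)$. We first show: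

($*$) If $e=(u,v)$ and $f=(v,w)$ are in $Q$, and $g\in Q$ satisfies $g\ne e$ and $\mathrm{tail}(g)\ne v$, then $w=u$ and $\mathrm{tail}(g)=u$.

Let $g=(p,q)$ with $p\neq v$; in particular $g\ne f$. From $g\sim f$ and $p\ne v$ we get $q=v$ or $p=w$. From $g\sim e$ we get $p=u$, or $q=u$, or $p=v$, and the last is excluded.

- If $q=v$, then $q\ne u$, so $p=u$ and $g=(u,v)=e$, a contradiction.
- So $q\ne v$, and hence $p=w$. If $w\ne u$, then $p\ne u$, so $q=u$ and $g=(w,u)$. Then $uv$, $vw$, $wu$ are edges of $\Gamma$ and form a triangle, a contradiction. So $w=u=p$.

This proves ($*$). Now if $Q\subseteq\mathrm{Out}(v)\cup\{e\}$, we are done. Otherwise some $g\in Q$ has $g\ne e$ and $\mathrm{tail}(g)\neq v$. By ($*$), $f=(v,u)$ and $g=(u,q)$, and $g\ne e$ means $q\ne v$. Apply ($*$) to the pair $f=(v,u)$, $g=(u,q)$ in place of $e,f$: if some $h\in Q$ had $h\ne f$ and $\mathrm{tail}(h)\ne u$, the conclusion would be $q=v$, a contradiction. So $Q\subseteq\mathrm{Out}(u)\cup\{f\}$ with $f\in\mathrm{In}(u)$, which is the claim with $u$ as the vertex and $f$ as the incoming dart. $\square$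

**Step 2: finding the missed triple.** Here unsatisfiability enters. Take $v,e$ from Claim A. Two vertices of $K\cap W_v$ are adjacent and their darts have the same tail, so they are adjacent by (a) and their labels are not complementary. Hence some truth assignment makes all labels of $K\cap W_v$ true. By (U) it falsifies some clause. Let $f\in\mathrm{Out}(v)$ be the dart assigned that clause. All labels on $V_f$ are false, so $K\cap V_f=\emptyset$, that is, $f\notin Q$.

Every dart of $Q$ differs from $f$ and lies in $\mathrm{Out}(v)\cup\mathrm{In}(v)$, and every such dart is related to $f$. Therefore $K\subseteq T_f$. This proves Proposition 2. $\square$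

## 8. No separating set of $65$ vertices

**Proposition 3.** $\kappa(G)=66$.

By (2) it remains to take any $S\subseteq V(G)$ with $|S|\le65$ and show that $G-S$ is connected. The plan is to find large connected pieces of $G-S$, one for most vertices of $\Gamma$. We show that every component contains such a piece, and then that all the pieces hang together.

**Definition (good, bad, hub).** Call $v\in V(\Gamma)$ *good* if $I_v\not\subseteq S$ and $W_v\not\subseteq S$, and *bad* otherwise. For good $v$, the *hub* of $v$ is the set $(I_v\cup W_v)\setminus S$.

By Fact 3, a hub contains a complete bipartite graph with both classes nonempty, so it induces a connected subgraph. A hub thus lies inside one component of $G-S$. For example, if $S=T_f$ with $f=(v,w)$ (a set with one vertex too many for us), then $v$ is bad because $I_v\subseteq S$, and $w$ is bad because $W_w\subseteq S$. The piece $V_f$ that is cut off meets no hub. The next step shows that with $|S|\le65$ this cannot happen.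

**Step 1: every component of $G-S$ contains the hub of some good vertex.** Let $F$ be a component, $p\in F\cap V_e$ and $e=(u,v)$, so $p\in W_u\cap I_v$. If $u$ is good, $p$ lies in the hub of $u$. If $v$ is good, $p$ lies in the hub of $v$. In either case $F$ contains that hub. So suppose both are bad. Since $p\in W_u\setminus S$ and $u$ is bad, $I_u\subseteq S$. Since $p\in I_v\setminus S$ and $v$ is bad, $W_v\subseteq S$. By Fact 2,
$$|I_u\cup W_v|=24+24-3=45 .$$

Let $v'\neq v$ be another $\Gamma$-neighbor of $u$. If $W_{v'}\subseteq S$, then, as $W_{v'}\cap W_v=\emptyset$ and $W_{v'}\cap I_u=V_{(v',u)}$ has three elements, $|S|\ge45+21=66$, a contradiction. So $W_{v'}\not\subseteq S$ for every such $v'$.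

Suppose $F$ contains a vertex of some $V_{(u,v')}$ with $v'\ne v$. This vertex lies in $I_{v'}\setminus S$, so $I_{v'}\not\subseteq S$. Hence $v'$ is good, its hub contains that vertex, and $F$ contains the hub.

Otherwise $F\cap W_u\subseteq V_e$. We show that this is impossible. By Fact 4 the neighbors of vertices of $V_e$ lie in $W_u\cup I_u\cup W_v$, and $I_u\cup W_v\subseteq S$. So, moving inside the connected set $F$ from a vertex of $V_e$, we can only reach vertices of $F\cap W_u\subseteq V_e$. Hence $F\subseteq V_e$. As $F$ is a component of $G-S$, also $N(F)\subseteq S$.

We count $N(F)$. By Fact 4 it contains all of $I_u\cup W_v$, which is disjoint from $W_u$ by Fact 1. A vertex of $W_u\setminus F$ is adjacent to a vertex of $F\subseteq W_u$ exactly when their labels are not complementary. So $W_u\setminus N(F)$ consists of the vertices of $F$ and of the vertices whose label is complementary to the labels of all vertices in $F$.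

- If $F$ carries two different labels, there are no vertices of the second kind, so $|W_u\setminus N(F)|=|F|\le3$.
- If $F$ carries only one label $\ell$, let $a\geq 1$ be the number of times $\ell$ occurs in the clause of $e$, and $b$ the number of times $\bar\ell$ occurs in all eight clauses. Then $|F|\le a$, and exactly $b$ vertices of $W_u$ are labeled $\bar\ell$. So $|W_u\setminus N(F)|\le a+b\le3$ by (L).

In both cases $|S|\ge|N(F)|\ge45+21=66$, a contradiction. This finishes Step 1.

**Step 2: reducing the rest to a statement about $\Gamma$.** We now want all hubs in one component. Call a dart $e$ *dead* if $V_e\subseteq S$. Since $22\cdot3=66>65$, there are at most $21$ dead darts. If $u,v$ are good, $uv\in E(\Gamma)$ and $(u,v)$ is not dead, then a vertex of $V_{(u,v)}\setminus S$ lies in $W_u\cap I_v$, hence in both hubs; likewise if $(v,u)$ is not dead. Let $\Gamma^*$ be the graph on the good vertices whose edges are those $uv\in E(\Gamma)$ for which at least one of the two darts is not dead. If good vertices exist and $\Gamma^*$ is connected, then all hubs lie in one component of $G-S$, and with Step 1 that component is the only one.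

**Step 3: at most two vertices are bad.** Let $\beta$ be the number of bad vertices. For each bad $v$, all of $\mathrm{In}(v)$ or all of $\mathrm{Out}(v)$ is dead; choose one such dead star of $8$ darts. Stars of the same type at different vertices are disjoint, and an In-star and an Out-star of different vertices share at most one dart. Among three chosen stars at most two pairs are of opposite type. So three chosen stars would cover at least $24-2=22>21$ dead darts, which is impossible. Hence $\beta\le2$, and good vertices exist. Two chosen stars cover at least $15$ darts.

**Step 4: a cut in $\Gamma^*$ has few edges in $\Gamma$.** Suppose $\Gamma^*$ is disconnected: the good vertices split into nonempty sets $X,Y$ with no $\Gamma^*$-edge between them. Let $\varepsilon$ be the number of $\Gamma$-edges between $X$ and $Y$. For each such edge both darts are dead. They lie in none of the chosen stars, because both ends are good while each dart of a chosen star has a bad end. The chosen stars use up at least $0,8,15$ of the at most $21$ dead darts for $\beta=0,1,2$. Hence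
$$2\varepsilon\le 21,\ 13,\ 6,\qquad\text{i.e.}\qquad \varepsilon\le10,\ 6,\ 3\qquad\text{for }\beta=0,1,2\text{ respectively.} \tag{3}$$

Let $c_t$ be the number of good vertices in $U_t$, so $c_t\ge2$, and let $x_t=|X\cap U_t|$. Since the edges of $\Gamma$ are exactly the pairs between consecutive classes,
$$\varepsilon=\sum_t\tau_t,\qquad \tau_t=x_t(c_{t+1}-x_{t+1})+(c_t-x_t)x_{t+1}. \tag{4}$$
It remains to contradict (3) in every case.

**Step 5: the case where no class is split.** Suppose every $x_t\in\{0,c_t\}$. Then the good vertices of each $U_t$ lie all in $X$ or all in $Y$, and both possibilities occur. Going around the cycle, at least two indices $t$ have $U_t$ and $U_{t+1}$ on different sides. For each of these, $\tau_t=c_tc_{t+1}$. Since at most two vertices are bad, this product is at least $\min\{4\cdot2,\,3\cdot3\}=8$. So $\varepsilon\ge16>10$, a contradiction.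

**Step 6: a split class, when some vertex is bad.** Suppose $0<x_t<c_t$ for some $t$. Both $x_t$ and $c_t-x_t$ are at least $1$, so (4) gives
$$\tau_t\ge(c_{t+1}-x_{t+1})+x_{t+1}=c_{t+1},\qquad\text{and likewise}\qquad \tau_{t-1}\ge c_{t-1}. \tag{5}$$
As $t-1\not\equiv t+1 \pmod n$, the two classes $U_{t-1},U_{t+1}$ are different, so $\varepsilon\ge c_{t-1}+c_{t+1}\ge8-\beta$. For $\beta=1$ this says $\varepsilon\ge7$, and for $\beta=2$ it says $\varepsilon\ge6$. Both contradict (3).

**Step 7: a split class, when no vertex is bad.** The bound from Step 6 gives only $\varepsilon\ge8$, while (3) allows $10$, so we look closer. Now $\beta=0$, all $c_t=4$, and $\varepsilon\le10$. If $x_t=2$, then $\tau_t=2(4-x_{t+1})+2x_{t+1}=8$ and likewise $\tau_{t-1}=8$, so $\varepsilon\ge16$, a contradiction. So $x_t\in\{1,3\}$. Exchanging $X$ and $Y$ if necessary, let $x_t=1$. Then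
$$\tau_t=(4-x_{t+1})+3x_{t+1}=4+2x_{t+1},\qquad \tau_{t-1}=4+2x_{t-1}.$$
So $8+2(x_{t+1}+x_{t-1})\le\varepsilon\le10$, that is, $x_{t+1}+x_{t-1}\le1$.

- If $x_{t+1}=x_{t-1}=0$, the vertex $a$ of $X\cap U_t$ has all its $\Gamma$-neighbors in $Y$, because all vertices are good. So all darts at $a$ are dead, $W_a\subseteq S$, and $a$ is bad, a contradiction.
- If $x_{t+1}=1$, then $x_{t-1}=0$, so $\tau_t=6$ and $\tau_{t-1}=4$. The class $U_{t+1}$ is split too, and (5) applied at $t+1$ gives $\tau_{t+1}\ge4$. The indices $t-1,t,t+1$ are different, so $\varepsilon\ge6+4+4=14>10$, a contradiction.
- If $x_{t-1}=1$, then $x_{t+1}=0$, so $\tau_{t-1}=6$ and $\tau_t=4$, and (5) applied at $t-1$ gives $\tau_{t-2}\ge4$. Since $n\ge4$, the index $t-2$ differs from $t-1$ and $t$. Again $\varepsilon\ge14>10$, a contradiction.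

So $\Gamma^*$ is connected, and by Steps 1 and 2 $G-S$ is connected. Hence no separating set has fewer than $66$ vertices, and $\kappa(G)=66$. This proves Proposition 3. $\square$

## 9. From $G_n$ to every $k\ge66$

**Proof of Theorem 1.** For $n\ge4$ the graph $G_n$ has a separating set, so it is not complete, and $\kappa(G_n)=66$ by Proposition 3. By Proposition 2 every clique lies in some $T_f$, which is a separating set of size $66$. By Lemma 1, $G_n$ is clique-critically $66$-connected. For $n=4$ we have $\Gamma_4=K_{8,8}$ and $|V(G_4)|=128\cdot3=384$. The conjecture is disproved. $\square$

**Proof of Theorem 2.** (a) Let $G$ be clique-critically $k$-connected, and let $G^+$ arise from $G$ by adding a vertex $u$ adjacent to all of $V(G)$. Since $G$ is not complete, neither is $G^+$. A set that does not contain $u$ does not separate $G^+$, because $u$ is adjacent to every other remaining vertex. A set $S\cup\{u\}$ with $S\subseteq V(G)$ separates $G^+$ exactly when $S$ separates $G$, because $G^+-(S\cup\{u\})=G-S$. So $\kappa(G^+)=k+1$.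

Let $K^+$ be a clique of $G^+$, and let $K=K^+-u$, which equals $K^+$ if $u\notin K^+$. Then $K$ is a clique of $G$, possibly empty. By Lemma 1 for $G$, there is a separating set $T\supseteq V(K)$ of $G$ with $|T|=k$. The set $T\cup\{u\}$ contains $V(K^+)$, separates $G^+$ and has size $k+1$. By Lemma 1 for $G^+$, the graph $G^+$ is clique-critically $(k+1)$-connected.

(b) The graphs $G_n$, $n\ge4$, have $96n$ vertices and are clique-critically $66$-connected. Given $k\ge66$, apply the construction of (a) $k-66$ times to each of them. The resulting graphs are clique-critically $k$-connected and have $96n+k-66$ vertices, so they are pairwise non-isomorphic.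

For the threshold, consider the set of all $k$ for which a clique-critically $k$-connected graph exists. By (a) it contains $k+1$ whenever it contains $k$. By Theorem 1 it contains $66$, and by Mader's result it contains no $k\le6$. So it consists of all $k\ge k_0$ for some $k_0$ with $7\le k_0\le66$. $\square$
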